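\title{A counterexample to Plesn\'{\i}k's conjecture on the chromatic numbers of the factors of a complete graph}

\begin{abstract}
Split the edges of the complete graph on $v$ vertices among $\ell$ graphs $G_1,\dots,G_\ell$. Plesn\'{\i}k conjectured in 1978 that the sum of their chromatic numbers is at most $v+\binom{\ell}{2}$, together with the corresponding bound for the product; for $\ell=2$ this is the Nordhaus--Gaddum theorem. We show that both bounds fail for $\ell=3^8$, $v=3^{16}$, and for every $\ell\ge 6561$ once $v$ is large. For large $\ell$ they hold when $v\le(\frac12+o(1))\ell^{3/2}$ and fail when $v\ge 85\,\ell^{3/2}\ln \ell$, and the sum can exceed $v$ by $e^{\ell^{1/3}/10}$. The counterexamples come from set systems in which a point lies in many sets but a pair of points lies in few; each pair is given at random to one of the sets that contain it.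
\end{abstract}

\section{The conjecture and the results}

All graphs are finite and simple. A set of vertices is \emph{independent} if no two of its vertices are adjacent, and it is a \emph{clique} if every two are. The chromatic number $\chi(G)$ is the least number of independent sets (\emph{color classes}) into which the vertex set of $G$ can be partitioned. A \emph{decomposition of $K_v$ into $\ell$ factors} is a family $G_1,\dots,G_\ell$ of graphs on the vertex set of the complete graph $K_v$ such that every edge of $K_v$ belongs to exactly one $G_i$. Factors without edges are allowed; their chromatic number is $1$.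

A large chromatic number needs many edges, and an edge given to one factor is denied to all the others. How large, then, can the sum and the product of the numbers $\chi(G_i)$ be? For $\ell=1$ both equal $v$. For $\ell=2$ the factors are a graph $G$ and its complement $\bar G$, and the Nordhaus--Gaddum theorem states that $\chi(G)+\chi(\bar G)\le v+1$ and $\chi(G)\chi(\bar G)\le\lfloor((v+1)/2)^2\rfloor$. The following conjecture extends these bounds to all $\ell$.

\medskip
\noindent\textbf{Conjecture} (Plesn\'{\i}k \cite{Plesnik})\textbf{.} \emph{For all positive integers $v$ and $\ell$ and every decomposition $G_1,\dots,G_\ell$ of $K_v$,}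
\begin{align}
\chi(G_1)+\dots+\chi(G_\ell)&\le v+\binom{\ell}{2},\label{eq:sum}\\
\chi(G_1)\cdots\chi(G_\ell)&\le\left\lfloor\left(\frac{v+\binom{\ell}{2}}{\ell}\right)^{\ell}\right\rfloor.\label{eq:prod}
\end{align}

The conjecture is also known to hold for $\ell=3$. We say that \eqref{eq:sum} \emph{fails for $(\ell,v)$} if some decomposition of $K_v$ into $\ell$ factors violates it, and that it \emph{holds for $(\ell,v)$} otherwise; the same terms apply to \eqref{eq:prod}. The product is an integer, so the floor in \eqref{eq:prod} may be ignored. The inequality of arithmetic and geometric means then shows that a decomposition satisfying \eqref{eq:sum} satisfies \eqref{eq:prod}. In the other direction, a decomposition violates both inequalities as soon as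
\begin{equation}\label{eq:crit}
\chi(G_i)>\frac1\ell\left(v+\binom\ell2\right)=\frac v\ell+\frac{\ell-1}2\qquad\text{for every } i.
\end{equation}

The conjecture is false.

\begin{theorem}\label{thm:disproof}
\begin{itemize}
\item[(a)] For $\ell=3^8=6561$ and $v=3^{16}$ there is a decomposition of $K_v$ into $\ell$ factors with $\chi(G_i)\ge 10028$ for every $i$, while $\frac1\ell\big(v+\binom\ell2\big)=9841$. Hence \eqref{eq:sum} and \eqref{eq:prod} both fail.
\item[(b)] For every $\ell\ge 6561$ there is $v_1(\ell)$ such that \eqref{eq:sum} and \eqref{eq:prod} both fail for every $v\ge v_1(\ell)$.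
\end{itemize}
\end{theorem}

Failure propagates to larger parameters, and this gives the set of counterexamples a simple shape.

\begin{theorem}\label{thm:structure}
If \eqref{eq:sum} fails for $(\ell,v)$, then it fails for $(\ell,v+1)$ and for $(\ell+1,v+\ell)$. For fixed $\ell$, \eqref{eq:sum} holds for all $v$ if and only if \eqref{eq:prod} holds for all $v$. Consequently there is an integer $L_0$ with $4\le L_0\le 6561$ such that
\begin{itemize}
\item for $\ell<L_0$, both \eqref{eq:sum} and \eqref{eq:prod} hold for all $v$;
\item for $\ell\ge L_0$, \eqref{eq:sum} fails exactly for $v\ge v_0(\ell)$, for some finite $v_0(\ell)$, and \eqref{eq:prod} fails for all large $v$.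
\end{itemize}
\end{theorem}

The bound $L_0\ge4$ rests on the known cases $\ell\le3$, which are used nowhere else. The next theorem locates the threshold in $v$ up to a logarithmic factor.

\begin{theorem}\label{thm:range}
For $\ell\ge4$, \eqref{eq:sum} and \eqref{eq:prod} hold whenever $v\le\frac{\ell(\ell-3)}{2(\sqrt\ell-1)}$, which is asymptotically $\frac12\ell^{3/2}$. For $\ell\ge1.21\cdot10^6$, both \eqref{eq:sum} and \eqref{eq:prod} fail for every $v\ge85\,\ell^{3/2}\ln\ell$.
\end{theorem}

One might hope to repair \eqref{eq:sum} by replacing $\binom\ell2$ with a larger polynomial in $\ell$. The last theorem rules this out.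

\begin{theorem}\label{thm:exp}
If $T\ge45$ is an integer and $\ell\ge30T^3$, then for $v=15T\lfloor e^{T/3}\rfloor$ some decomposition of $K_v$ into $\ell$ factors has $\sum_i\chi(G_i)\ge2v$. Consequently, for $\ell\ge2733750$ and every $v\ge e^{\ell^{1/3}/4}$, some decomposition of $K_v$ into $\ell$ factors satisfies
\[
\sum_{i=1}^{\ell}\chi(G_i)\ \ge\ v+e^{\ell^{1/3}/10}.
\]
\end{theorem}

We do not determine the exact value of $L_0$, nor whether the factor $\ln\ell$ in Theorem~\ref{thm:range} can be removed.

Section~\ref{sec:idea} explains where the term $\binom\ell2$ comes from and what a construction must achieve to beat it. Sections~\ref{sec:random} and~\ref{sec:functions} supply the two ingredients, a random labeling of pairs and a set system built from functions, and prove Theorem~\ref{thm:disproof}(a). Section~\ref{sec:adding} proves Theorems~\ref{thm:structure} and~\ref{thm:disproof}(b), and Sections~\ref{sec:range} and~\ref{sec:exp} prove Theorems~\ref{thm:range} and~\ref{thm:exp}.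

\section{The clique bound and overlapping sets}\label{sec:idea}

The simplest reason for a graph to need many colors is a large clique, whose vertices must all be colored differently. For cliques, the conjectured bound is correct and sharp.

\begin{proposition}\label{prop:clique}
Let $G_1,\dots,G_\ell$ be a decomposition of $K_v$ and let $Q_i$ be a clique of $G_i$. Then $\sum_i|Q_i|\le v+\binom\ell2$. For $\ell\ge2$ and $v\ge\binom\ell2$ equality occurs.
\end{proposition}

\begin{proof}
Two vertices in $Q_i\cap Q_j$ would span an edge of both $G_i$ and $G_j$, so $|Q_i\cap Q_j|\le1$ for $i\ne j$. Every integer $m$ satisfies $(m-1)(m-2)\ge0$, that is, $m\le1+\binom m2$. Apply this to the number $m$ of cliques through a vertex and sum over the vertices: $\sum_i|Q_i|\le v+\sum_{i<j}|Q_i\cap Q_j|\le v+\binom\ell2$.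

For equality, take $\ell$ lines in the plane, no two parallel and no three through a point. The vertices are the $\binom\ell2$ intersection points and $v-\binom\ell2$ further points, each on exactly one line. Let $Q_i$ be the set of vertices on line $i$. Two vertices lie on at most one common line, so we can give all pairs inside $Q_i$ to $G_i$ and the remaining pairs to any factor. The intersection points are counted twice in $\sum_i|Q_i|$ and the other points once, so the sum is $v+\binom\ell2$.
\end{proof}

Thus the term $\binom\ell2$ in \eqref{eq:sum} cannot be lowered when $v\ge\binom\ell2$, and the conjecture amounts to the guess that cliques are the most economical way to force colors. A counterexample has to force colors in another way. The standard alternative is the absence of large independent sets: if $V$ is a set of vertices of $G$ and every independent set of $G$ contained in $V$ has at most $r$ vertices, then each color class covers at most $r$ vertices of $V$, so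
\begin{equation}\label{eq:indep}
\chi(G)\ge|V|/r .
\end{equation}
A clique is the case $r=1$. For $r\ge2$, the sets $V$ used by different factors may share many vertices.

\begin{example}[pentagon]\label{ex:pentagon}
Split $K_5$ on $\mathbb Z_5$ into $G_1$, the pairs with difference $\pm1$, and $G_2$, the pairs with difference $\pm2$. Each factor is a $5$-cycle and has no triangle. An independent set of one factor is a clique of the other, so it has at most $2$ vertices. By \eqref{eq:indep}, $\chi(G_i)\ge5/2$, hence $\chi(G_i)\ge3$, and the sum reaches $6=v+\binom22$. The cliques account only for $2+2$. Both factors draw their colors from the same five vertices.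
\end{example}

Let us see what such overlapping sets must achieve. Let $X$ be the vertex set, $|X|=v$, and let $V_1,\dots,V_\ell\subseteq X$ be sets of size $N$. The average number of sets through a vertex is $k=\ell N/v$. Suppose that the independent sets of $G_i$ inside $V_i$ have at most $r$ vertices. Then $\chi(G_i)\ge N/r$, and since $v/\ell=N/k$, condition \eqref{eq:crit} is met when
\begin{equation}\label{eq:budget}
\frac Nr>\frac Nk+\frac{\ell-1}2 .
\end{equation}
This makes two demands. First, $r<k$: a vertex must be reused more often than the factor $r$ lost in \eqref{eq:indep}. Second, $N>r(\ell-1)/2$: the sets must be large compared with their number. In the pentagon $r=k=2$, and only the rounding from $5/2$ to $3$ lifts the sum above $v$. The next example meets the first demand.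

\begin{example}[cube]\label{ex:cube}
Let $X=\{0,1\}^3$ and let $V_1,\dots,V_6$ be the six faces of the cube, so $v=8$, $\ell=6$, $N=4$ and $k=3$. A pair of vertices lies in two faces if it is an edge of the cube, in one face if it is a face diagonal, and in none if it is antipodal. Give each pair to the factor of a face containing it, when there is one, and to $G_1$ otherwise. Any three vertices of the face $V_i$ include the two ends of a diagonal, which is an edge of $G_i$. So we may take $r=2<k$, and $\sum_i\chi(G_i)\ge\ell N/r=12>v$. The second demand fails: $N/r=2<\frac52=\frac{\ell-1}2$.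
\end{example}

The difficulty in keeping $r$ small is that a pair contained in several sets $V_i$ is wanted by several factors and can be given to only one. Let $T$ be the largest number of sets containing a common pair. If $T=1$ there is no conflict and $r=1$, but then Proposition~\ref{prop:clique} forbids \eqref{eq:budget}. We show next that for $T\ge2$ a random resolution of the conflicts gives $r$ about $2T\ln N$. What remains is to find set systems in which $k$ exceeds $2T\ln N$ and $N$ exceeds $\ell\, T\ln N$: points lie in many sets, pairs lie in few.

\section{Random labeling of pairs}\label{sec:random}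

We use the union bound (the probability that at least one of several events occurs is at most the sum of their probabilities), the inequality $1-x\le e^{-x}$, and, for integers $n\ge0$ and $m\ge1$,
\begin{equation}\label{eq:binom}
m!\ge\Big(\frac me\Big)^m,\qquad\binom nm\le\frac{n^m}{m!}\le\Big(\frac{en}m\Big)^m .
\end{equation}
The first of these holds because $m^m/m!$ is one term of the series for $e^m$.

\begin{lemma}\label{lem:random}
Let $X$ be a set of $v$ elements and let $V_1,\dots,V_\ell\subseteq X$ with $|V_i|=N$ for all $i$. Suppose that each pair of distinct elements of $X$ lies in at most $T$ of the sets $V_i$, where $T\ge2$. If $r\ge1$ is an integer and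
\begin{equation}\label{eq:union}
\ell\binom N{r+1}\Big(1-\frac1T\Big)^{\binom{r+1}2}<1,
\end{equation}
then the complete graph on $X$ has a decomposition $G_1,\dots,G_\ell$ with $\chi(G_i)\ge N/r$ for all $i$.
\end{lemma}

\begin{proof}
For a pair $P$ of distinct elements of $X$ let $I(P)=\{i:P\subseteq V_i\}$. Independently for each pair, choose a label uniformly from $I(P)$ if $I(P)\ne\emptyset$, and give $P$ the label $1$ otherwise. Let $G_i$ consist of the pairs labeled $i$. Every pair has one label, so this is a decomposition.

Fix $i$ and a set $W\subseteq V_i$ with $r+1$ elements. Each pair $P\subseteq W$ has $i\in I(P)$ and $|I(P)|\le T$, so it misses the label $i$ with probability $1-1/|I(P)|\le1-1/T$. This is the only use of the hypothesis on pairs. The set $W$ is independent in $G_i$ exactly when all its $\binom{r+1}2$ pairs miss the label $i$, and the labels are chosen independently, so this has probability at most $(1-1/T)^{\binom{r+1}2}$. There are $\ell\binom N{r+1}$ choices of $(i,W)$. By \eqref{eq:union} and the union bound, some labeling has no such independent $W$ for any $i$. For this labeling, \eqref{eq:indep} with $V=V_i$ gives $\chi(G_i)\ge N/r$.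
\end{proof}

In \eqref{eq:union} the number of sets $W$ grows like $N^{r}$, while the probability decays like $e^{-r^2/(2T)}$. The second effect wins once $r$ passes $2T\ln N$.

\begin{corollary}\label{cor:random}
Let $X$, $V_1,\dots,V_\ell$, $N$ and $T\ge2$ be as in Lemma~\ref{lem:random}. If $N\ge\max(\ell,8)$ and $r=\lceil2T\ln N\rceil$, then there is a decomposition with $\chi(G_i)\ge N/r$ for all $i$.
\end{corollary}

\begin{proof}
Put $R=r+1$, so that $\binom R2=Rr/2$. By \eqref{eq:binom} and $1-1/T\le e^{-1/T}$, the left side of \eqref{eq:union} is at most
\[
\frac\ell{R!}\Big(Ne^{-r/(2T)}\Big)^R\le\frac\ell{R!},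
\]
because $r\ge2T\ln N$. From $T\ge2$ and $N\ge8$ we get $R>4\ln N\ge4\ln8>8.3>e^2$. Hence $R!\ge(R/e)^R>e^R>N^4\ge\ell$, where the last step uses $N\ge\ell$. So \eqref{eq:union} holds.
\end{proof}

\section{Families of functions and the counterexample}\label{sec:functions}

All our set systems have the same form. The vertices are functions, and each set consists of the functions whose graph passes through a given point. A function lies in as many sets as its domain has elements, but two functions lie together only in the sets given by the common points of their graphs.

\begin{lemma}\label{lem:functions}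
Let $D$ be a finite set, $A$ a finite abelian group, and $X$ a set of functions $D\to A$ such that $f+c\in X$ for all $f\in X$ and all constants $c\in A$, and such that any two distinct members of $X$ agree at no more than $T$ points of $D$. For $(a,b)\in D\times A$ let $V_{(a,b)}=\{f\in X:f(a)=b\}$. Then $|V_{(a,b)}|=|X|/|A|$, and each pair of distinct elements of $X$ lies in at most $T$ of these sets.
\end{lemma}

\begin{proof}
Fix $a$. The sets $V_{(a,b)}$, $b\in A$, partition $X$, and $f\mapsto f+(b'-b)$ is a bijection from $V_{(a,b)}$ to $V_{(a,b')}$. So each has $|X|/|A|$ elements. Distinct $f,g$ both lie in $V_{(a,b)}$ if and only if $f(a)=g(a)=b$, which gives one pair $(a,b)$ for each point $a$ where they agree.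
\end{proof}

When all the sets are used, $\ell=|D||A|$ and $k=|D|$. The cube of Example~\ref{ex:cube} is the family of all functions $\{1,2,3\}\to\mathbb Z_2$. To make $T$ much smaller than $|D|$ we use polynomials. Recall that there is a field $\mathbb F_q$ with $q$ elements for every prime power $q$, and that a nonzero polynomial of degree at most $d$ over a field has at most $d$ roots. For $d<q$, two distinct polynomials of degree at most $d$ over $\mathbb F_q$ therefore agree at no more than $d$ points; in particular they are distinct functions $\mathbb F_q\to\mathbb F_q$.

Which degree should one take? For the family of all polynomials of degree at most $d$ we have $v=q^{d+1}$, $\ell=q^2$, $N=q^d$, $k=q$, $T=d$, and \eqref{eq:budget} reads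
\[
\frac{q^d}r>q^{d-1}+\frac{q^2-1}2 .
\]
For $d=2$ the right side exceeds $q^2/2$, which forces $r=1$, and then the left side of \eqref{eq:union} is $\frac12\ell\binom N2>1$. For $d=3$ the requirement is $r<2q^3/(3q^2-1)$, roughly $r\le2q/3$, while Corollary~\ref{cor:random} provides $r=\lceil18\ln q\rceil$. So cubic polynomials over any large field give a counterexample. For $q=81$ the requirement is $r\le54$ and the corollary gives only $r=80$, so we apply Lemma~\ref{lem:random} directly.

\begin{proof}[Proof of Theorem~\ref{thm:disproof}(a)]
Let $D=A=\mathbb F_{81}$ and let $X$ be the set of polynomials of degree at most $3$ over $\mathbb F_{81}$. It is closed under adding constants, and $v=|X|=81^4=3^{16}$. Lemma~\ref{lem:functions} gives $\ell=81^2=3^8$ sets of size $N=81^3=3^{12}=531441$ with $T=3$.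

Take $r=53$, so $\binom{r+1}2=\binom{54}2=1431$. By \eqref{eq:binom}, the logarithm of the left side of \eqref{eq:union} is at most
\[
8\ln3+54\,(1+12\ln3-\ln54)-1431\ln\tfrac32 .
\]
Here $8\ln3<8.79$, $12\ln3<13.1834$, $\ln54>3.9889$ and $\ln\frac32>0.4054$. The middle term is less than $54\cdot10.1945<550.51$, and $1431\cdot0.4054>580.12$. The whole expression is less than $8.79+550.51-580.12<0$, so \eqref{eq:union} holds. Lemma~\ref{lem:random} gives a decomposition with $\chi(G_i)\ge531441/53$ for all $i$. Since $53\cdot10027=531431<531441$, this means $\chi(G_i)\ge10028$. On the other hand,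
\[
\frac v\ell+\frac{\ell-1}2=3^8+\frac{3^8-1}2=6561+3280=9841 .
\]
Thus \eqref{eq:crit} holds, and both inequalities fail.
\end{proof}

\section{Adding vertices and factors}\label{sec:adding}

Call $\sum_i\chi(G_i)-v$ the \emph{excess} of a decomposition of $K_v$; inequality \eqref{eq:sum} says that the excess is at most $\binom\ell2$. Two operations carry a counterexample to larger parameters. In the picture of lines from Proposition~\ref{prop:clique}, the first adds points that lie on one line each, and the second adds a new line, which meets the $\ell$ old lines in $\ell$ new points.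

\begin{lemma}\label{lem:add}
Let $G_1,\dots,G_\ell$ be a decomposition of $K_v$ with excess $x$.
\begin{itemize}
\item[(i)] For integers $t_1,\dots,t_\ell\ge0$ with sum $t$, there is a decomposition of $K_{v+t}$ into $\ell$ factors with chromatic numbers $\chi(G_i)+t_i$. Its excess is $x$.
\item[(ii)] There is a decomposition of $K_{v+\ell}$ into $\ell+1$ factors with excess $x+\ell$.
\end{itemize}
\end{lemma}

\begin{proof}
A new vertex adjacent to all vertices of a graph raises the chromatic number by exactly $1$, since it must form a color class by itself. A new isolated vertex can join any class and changes nothing.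

(i) Add vertices one at a time, and join each new vertex to all earlier vertices by edges of one chosen factor. It is isolated in the other factors. Choose the $i$th factor exactly $t_i$ times. The sum and the order both grow by $t$.

(ii) Add vertices $w_1,\dots,w_\ell$. Join $w_i$ to the $v$ old vertices by edges of $G_i$, and let $G_{\ell+1}$ consist of all pairs among $w_1,\dots,w_\ell$. For $i\le\ell$ the vertex $w_i$ raises $\chi(G_i)$ by $1$, and the other $w_j$ are isolated in $G_i$. Also $\chi(G_{\ell+1})=\ell$. The sum grows by $2\ell$ and the order by $\ell$.
\end{proof}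

A violation of \eqref{eq:sum} need not violate \eqref{eq:prod}, because unequal chromatic numbers have a product well below the $\ell$th power of their mean. Lemma~\ref{lem:add}(i) lets us equalize them up to rounding. If the mean is $\mu$, rounding costs at most $\ell/\mu^2$ in the logarithm of the product, while one unit of surplus in the sum is worth at least $1/\mu$. For $\mu>\ell$ the surplus wins.

\begin{lemma}\label{lem:product}
If \eqref{eq:sum} fails for $(\ell,v_0)$, then \eqref{eq:prod} fails for $(\ell,v)$ for all sufficiently large $v$.
\end{lemma}

\begin{proof}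
Take a decomposition of $K_{v_0}$ with chromatic numbers $\chi_1,\dots,\chi_\ell$ and $\sum_i\chi_i\ge v_0+\binom\ell2+1$. Let $v=v_0+t$ with $t\ge\ell\max(\ell,2,v_0)$, and put $S=\sum_i\chi_i+t$, so that $S-1\ge v+\binom\ell2$. Write $S=\ell m+j$ with $0\le j<\ell$, and let $c_i=m+1$ for $i\le j$ and $c_i=m$ for $i>j$. Since $m\ge\lfloor t/\ell\rfloor\ge v_0\ge\chi_i$, the numbers $t_i=c_i-\chi_i$ are nonnegative, and their sum is $t$. Lemma~\ref{lem:add}(i) gives a decomposition of $K_v$ with chromatic numbers $c_1,\dots,c_\ell$.

Let $\mu=S/\ell$ and $c_i=\mu+\delta_i$. Then $\sum_i\delta_i=0$, $|\delta_i|<1$, and $\mu>t/\ell\ge\max(\ell,2)$. For $|x|\le\frac12$ we have $\ln(1+x)\ge x-x^2$, because the derivative of $\ln(1+x)-x+x^2$ is $x(1+2x)/(1+x)$, so that this function is smallest at $x=0$. As $\mu>2$, this applies to $x=\delta_i/\mu$, and the linear terms cancel: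
\[
\ln\prod_ic_i=\ell\ln\mu+\sum_i\ln\Big(1+\frac{\delta_i}\mu\Big)\ge\ell\ln\mu-\frac\ell{\mu^2}.
\]
On the other hand, $\ln(1-y)\le-y$ gives
\[
\ell\ln\frac{S-1}\ell=\ell\ln\mu+\ell\ln\Big(1-\frac1{\ell\mu}\Big)\le\ell\ln\mu-\frac1\mu .
\]
Since $\mu>\ell$, we have $\ell/\mu^2<1/\mu$. Therefore $\prod_ic_i>\big(\frac{S-1}\ell\big)^\ell\ge\big(\frac{v+\binom\ell2}\ell\big)^\ell$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:structure}]
Suppose a decomposition of $K_v$ into $\ell$ factors has excess $x>\binom\ell2$. Lemma~\ref{lem:add}(i) with $t=1$ gives excess $x$ for $(\ell,v+1)$. Lemma~\ref{lem:add}(ii) gives excess $x+\ell>\binom\ell2+\ell=\binom{\ell+1}2$ for $(\ell+1,v+\ell)$. This proves the first claim. If \eqref{eq:sum} holds for all $v$, so does \eqref{eq:prod}, by the inequality of the means; if \eqref{eq:sum} fails for some $v$, then \eqref{eq:prod} fails for some $v$, by Lemma~\ref{lem:product}.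

Let $L_0$ be the least $\ell$ for which \eqref{eq:sum} fails for some $v$. Theorem~\ref{thm:disproof}(a) shows that it exists and that $L_0\le6561$. For $\ell=1$ inequality \eqref{eq:sum} reads $\chi(K_v)\le v$, and the cases $\ell=2,3$ are known, so $L_0\ge4$. For $\ell<L_0$ both inequalities hold for all $v$. Let $\ell\ge L_0$. Applying the step from $(\ell',v')$ to $(\ell'+1,v'+\ell')$ a total of $\ell-L_0$ times shows that \eqref{eq:sum} fails for $(\ell,v)$ for some $v$; let $v_0(\ell)$ be the least such $v$. The step from $v$ to $v+1$ shows that it fails for all $v\ge v_0(\ell)$, and Lemma~\ref{lem:product} gives the statement about \eqref{eq:prod}.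
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:disproof}(b)]
If $\ell\ge6561$, then $\ell\ge L_0$, and by Theorem~\ref{thm:structure} each of the two inequalities fails for all large $v$.
\end{proof}

\section{The threshold near $\ell^{3/2}$}\label{sec:range}

For small $v$ there are too few edges to violate \eqref{eq:sum}. A graph with chromatic number $c$ has at least $\binom c2$ edges: in a coloring with $c$ classes, any two classes are joined by an edge, since otherwise they could be merged.

\begin{proof}[Proof of Theorem~\ref{thm:range}, first part]
Let $\chi_i=\chi(G_i)$ and $S=\sum_i\chi_i$. The factors share $\binom v2$ edges, so $\sum_i\chi_i(\chi_i-1)\le v(v-1)$. The Cauchy--Schwarz inequality gives $\sum_i\chi_i^2\ge S^2/\ell$, and hence $S(S-\ell)\le\ell v(v-1)<\ell v^2$. Suppose that $S>v+\binom\ell2$. Then $S>S-\ell>v+\frac{\ell(\ell-3)}2>0$, and so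
\[
\Big(v+\frac{\ell(\ell-3)}2\Big)^2<S(S-\ell)<\ell v^2 .
\]
Taking square roots gives $\frac{\ell(\ell-3)}2<(\sqrt\ell-1)v$. Hence \eqref{eq:sum}, and with it \eqref{eq:prod}, holds when $v\le\frac{\ell(\ell-3)}{2(\sqrt\ell-1)}$.
\end{proof}

The full cubic family has $v=\ell^2$, which is wasteful. The second demand in \eqref{eq:budget} asks only that $N$ be of order $r\ell$, where $r$ is of order $\ln\ell$, and then $v=qN$ is of order $\ell^{3/2}\ln\ell$. So we thin the family by allowing only $h$ values of the leading coefficient, which gives $N=hq^2$. The number $h$ must be at least $r$, for the second demand, and small compared with $q$, so that $v/\ell$ stays small. A second difficulty is that $\ell$ need not be the square of a prime power. We choose a prime $q$ with $\ell<q^2<4\ell$ and keep only $\ell$ of the $q^2$ sets. The prime comes from Bertrand's postulate: for every integer $m\ge2$ there is a prime $q$ with $m<q<2m$.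

\begin{proof}[Proof of Theorem~\ref{thm:range}, second part]
Let $\ell\ge1100^2=1.21\cdot10^6$ and $m=\lfloor\sqrt\ell\rfloor\ge1100$. Take a prime $q$ with $m<q<2m$. Then $q\ge m+1>\sqrt\ell$, so
\[
\sqrt\ell<q<2\sqrt\ell,\qquad q>1100 .
\]
Let $h=\lceil19\ln q\rceil$. The function $y-152\ln y-8$ is increasing for $y>152$, and it is positive at $y=1100$ because $152\ln1100<152\cdot7.01<1066$. Hence
\begin{equation}\label{eq:h}
8h<152\ln q+8<q .
\end{equation}
This is where the lower bound on $\ell$ is needed.

\emph{The decomposition.} Choose $H\subseteq\mathbb F_q$ with $|H|=h$ and let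
\[
X=\{\lambda x^3+\alpha x^2+\beta x+\gamma:\ \lambda\in H,\ \alpha,\beta,\gamma\in\mathbb F_q\},\qquad n=|X|=hq^3 .
\]
The family is closed under adding constants, and distinct members agree at no more than $3$ points. Lemma~\ref{lem:functions} gives $q^2>\ell$ sets of size $N=hq^2$ with $T=3$; keep any $\ell$ of them. Since $N\ge q^2>\ell>8$, Corollary~\ref{cor:random} applies with $r=\lceil6\ln(hq^2)\rceil$. As $h\le q$, we have $r\le18\ln q+1\le19\ln q\le h$. We obtain a decomposition of $K_n$ into $\ell$ factors with $\chi(G_i)\ge hq^2/r\ge q^2$ for all $i$.

\emph{Comparison with \eqref{eq:crit}.} From $\ell>q^2/4$ and \eqref{eq:h} we get $n/\ell<4hq<q^2/2$. From $\ell+1\le q^2$ we get $\frac{\ell-1}2\le\frac{q^2}2-1$. Adding,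
\begin{equation}\label{eq:slack}
\frac n\ell+\frac{\ell-1}2<q^2-1 .
\end{equation}
The spare unit in \eqref{eq:slack} absorbs the rounding when we pass to larger orders. Let $v=n+t$ with $t\ge0$, and apply Lemma~\ref{lem:add}(i) with integers $t_i\ge\lfloor t/\ell\rfloor$ of sum $t$. Every factor then has chromatic number at least
\[
q^2+\Big\lfloor\frac t\ell\Big\rfloor>q^2-1+\frac t\ell>\frac{n+t}\ell+\frac{\ell-1}2 .
\]
This is \eqref{eq:crit}, so both inequalities fail for every $v\ge n$.

\emph{The size of $n$.} Since $q<2\sqrt\ell$ and $19\ln2+1<14.2$,
\[
n=hq^3<8\ell^{3/2}\big(19\ln(2\sqrt\ell)+1\big)<8\ell^{3/2}(9.5\ln\ell+14.2).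
\]
Moreover $\ln\ell\ge2\ln1100>14$, so $14.2<1.02\ln\ell$ and $n<8\cdot10.52\,\ell^{3/2}\ln\ell<85\,\ell^{3/2}\ln\ell$.
\end{proof}

\section{Random codes and exponential excess}\label{sec:exp}

To make the excess large we look for a decomposition with $\sum_i\chi(G_i)\ge2v$ and $v$ as large as possible in terms of $\ell$; the excess is then at least $v$. In the setting of Lemma~\ref{lem:functions}, write $s=|D|$ and $B=|A|$, so that $\ell=sB$ and $k=s$. The lower bound for the sum is $\ell N/r=(s/r)\,v$, and we need $s\ge2r$ with $r=\lceil2T\ln N\rceil$.

Polynomials of degree at most $T$ are not efficient here. They have $s=B=q$ and $N=q^T$, so $s\ge2r$ forces $q\ge4T^2\ln q$. Then $T<\ell^{1/4}$, and $\ln v=(T+1)\ln q$ is at most of order $\ell^{1/4}\ln\ell$. The loss comes from tying $B$ to $s$. If $\ln N$ is of order $T$, then $s$ must be of order $T^2$, but $B$ can be of order $T$: two random functions $D\to A$ agree at $s/B$ points on average, and this only has to be a small multiple of $T$. Then $\ell=sB$ is of order $T^3$, and $\ln v$ is of order $\ell^{1/3}$. We therefore choose the functions at random and add all constants afterwards. Closure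 under constants means that we must control, for every $\delta\in A$, how often two chosen functions differ by $\delta$.

\begin{proof}[Proof of Theorem~\ref{thm:exp}]
Let $T\ge45$, $s=2T^2$, $B=15T$ and $M=\lfloor e^{T/3}\rfloor$. We first show
\begin{equation}\label{eq:M}
M\ge30T^3=sB .
\end{equation}
At $T=45$ we have $e^{15}>3.26\cdot10^6>2733750=30\cdot45^3$. The function $e^{T/3}/T^3$ is increasing for $T>9$, since its logarithmic derivative is $\frac13-\frac3T$. So $e^{T/3}\ge30T^3$ for all $T\ge45$, and \eqref{eq:M} follows because $30T^3$ is an integer. In particular $B\le e^{T/3}$. Inequality \eqref{eq:M} is the hypothesis $N\ge\ell$ of Corollary~\ref{cor:random}, and it is the reason for assuming $T\ge45$.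

\emph{The code.} Let $D=\{1,\dots,s\}$ and $A=\mathbb Z_B$. Choose functions $u_1,\dots,u_M:D\to A$ with all values independent and uniform. Fix $p<p'$ and $\delta\in A$. The differences $u_p(j)-u_{p'}(j)$, $j\in D$, are independent and uniform in $A$. By the union bound over $(T+1)$-subsets of $D$ and by \eqref{eq:binom}, the probability that the difference equals $\delta$ for at least $T+1$ points $j$ is at most
\[
\binom s{T+1}B^{-(T+1)}\le\Big(\frac{2eT^2}{15T(T+1)}\Big)^{T+1}<\Big(\frac{2e}{15}\Big)^{T+1}<e^{-(T+1)},
\]
where the last step uses $2e^2<14.8<15$. The number of triples $(p,p',\delta)$ is at most $\frac12M^2B\le\frac12e^{2T/3}e^{T/3}=\frac12e^T$. The product of the two bounds is below $1$, so for some choice every difference $u_p-u_{p'}$ with $p<p'$ takes each value at most $T$ times. Replacing $\delta$ by $-\delta$ gives the same for $p>p'$. Fix such a choice.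

\emph{The decomposition.} Consider the functions $u_p+c$ with $1\le p\le M$ and $c\in A$. For $(p,c)\ne(p',c')$, the functions $u_p+c$ and $u_{p'}+c'$ agree at $j$ if and only if $u_p(j)-u_{p'}(j)=c'-c$. If $p=p'$, then $c\ne c'$ and this never happens; if $p\ne p'$, it happens for at most $T<s$ points. So these functions are distinct and form a set $X$ of size $v=BM=15TM$ that satisfies the hypotheses of Lemma~\ref{lem:functions}. We obtain $sB=30T^3$ sets of size $N=M$. By \eqref{eq:M}, Corollary~\ref{cor:random} applies, with $r=\lceil2T\ln M\rceil\le\lceil2T^2/3\rceil\le T^2$. It gives a decomposition of $K_v$ into $30T^3$ factors with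
\[
\sum_i\chi(G_i)\ge30T^3\cdot\frac M{T^2}=30TM=2v .
\]
If $\ell>30T^3$, add $\ell-30T^3$ factors without edges; the sum does not decrease. This proves the first claim.

\emph{The consequence.} Let $\ell\ge2733750=30\cdot45^3$ and $T=\lfloor(\ell/30)^{1/3}\rfloor$. Then $T\ge45$ and $30T^3\le\ell$, so the first claim gives a decomposition of order $v_*=15TM$ into $\ell$ factors with excess at least $v_*$. We bound $v_*$ on both sides. Since $M\ge\frac12e^{T/3}$, $\frac{15T}2\ge e^{1/3}$ and $T+1>(\ell/30)^{1/3}$,
\[
v_*\ge\frac{15T}2\,e^{T/3}\ge e^{(T+1)/3}\ge e^{(\ell/30)^{1/3}/3}\ge e^{\ell^{1/3}/10};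
\]
the last step uses $3\cdot30^{1/3}<10$, that is, $27\cdot30<1000$. Since $15T=B\le e^{T/3}$ and $T\le(\ell/30)^{1/3}$,
\[
v_*\le e^{2T/3}\le e^{\ell^{1/3}/4};
\]
here we use $\frac23\cdot30^{-1/3}<\frac14$, that is, $(8/3)^3<30$. Every $v\ge e^{\ell^{1/3}/4}$ thus satisfies $v\ge v_*$, and Lemma~\ref{lem:add}(i) gives a decomposition of $K_v$ into $\ell$ factors with the same excess, which is at least $v_*\ge e^{\ell^{1/3}/10}$.
\end{proof}

\begin{thebibliography}{1}

\bibitem{Plesnik}
Plesn\'{\i}k, conjecture, 1978.

\end{thebibliography}
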